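# Locally nilpotent matrix groups over locally finite-dimensional division algebras

## 1. Upper central series and locally nilpotent groups

We write $[g,h]=ghg^{-1}h^{-1}$, and $\gamma_i(G)$ for the terms of the lower central series, with $\gamma_1(G)=G$.

**Definition 1 (hypercentral group).** The upper central series of a group $G$ is defined for all ordinals by $\zeta_0(G)=1$, by $\zeta_{\alpha+1}(G)/\zeta_\alpha(G)=Z(G/\zeta_\alpha(G))$, and by $\zeta_\lambda(G)=\bigcup_{\alpha<\lambda}\zeta_\alpha(G)$ for limit ordinals $\lambda$. The term at which it becomes stationary is the hypercentre of $G$. The group $G$ is hypercentral if $\zeta_\alpha(G)=G$ for some $\alpha$; it is nilpotent of class $\le c$ if $\zeta_c(G)=G$ with $c$ finite.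

**Example 1.** Let $C$ be the group of all matrices $\mathrm{diag}(\varepsilon,\varepsilon^{-1})\in GL(2,\mathbb C)$ with $\varepsilon$ a root of unity of $2$-power order, let $t=\left(\begin{smallmatrix}0&1\\1&0\end{smallmatrix}\right)$, and let $G=C\langle t\rangle$. Here $t$ inverts $C$, so $Z(G)=\{\pm1\}$. Squaring on $C$ shows $G/Z(G)\cong G$. Hence $\zeta_i(G)$ is the cyclic subgroup of order $2^i$ in $C$, $\zeta_\omega(G)=C$, and $\zeta_{\omega+1}(G)=G$. The group is hypercentral and not nilpotent.

Four rules about the series will be used repeatedly. The first three are inductions on $\alpha$.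

1. If $H\le G$ then $\zeta_\alpha(G)\cap H\le\zeta_\alpha(H)$. If $\varphi:G\to\bar G$ is surjective, then $\varphi(\zeta_\alpha(G))\le\zeta_\alpha(\bar G)$.
2. For a finite direct product, $\zeta_\alpha(G_1\times\dots\times G_r)=\prod_i\zeta_\alpha(G_i)$.
3. If $N\trianglelefteq G$ and $N\le\zeta_\beta(G)$, then the preimage in $G$ of $\zeta_\alpha(G/N)$ lies in $\zeta_{\beta+\alpha}(G)$. Indeed, if $xN\in\zeta_{\alpha+1}(G/N)$, then every $[x,g]$ lies in the preimage of $\zeta_\alpha(G/N)$, hence in $\zeta_{\beta+\alpha}(G)$, so $x\in\zeta_{\beta+\alpha+1}(G)$; limits are immediate. Note that $t+\omega=\omega$ for finite $t$.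
4. If $G$ is hypercentral and $1\ne N\trianglelefteq G$, then $N\cap Z(G)\ne1$. The least $\alpha$ with $N\cap\zeta_\alpha(G)\neq1$ is a successor $\beta+1$, and $[N\cap\zeta_{\beta+1}(G),G]\le N\cap\zeta_\beta(G)=1$.

**Definition 2 (locally nilpotent group).** A group is locally nilpotent if each of its finitely generated (f.g.) subgroups is nilpotent.

It is a classical fact that hypercentral groups are locally nilpotent. The converse fails, and the following example matters for the whole lecture.

**Example 2.** Let $p$ be a prime and let $B=C_p^{(\mathbb N)}$ be a direct sum of countably many copies of $C_p$. The restricted wreath product $C_p\wr B$ is $\mathbb F_p[B]\rtimes B$, with $B$ acting on the additive group of its group algebra by multiplication. Finitely many elements lie in $\mathbb F_p[B_1]\rtimes B_1$ for a finite subgroup $B_1$, which is a finite $p$-group, so $C_p\wr B$ is locally nilpotent. Let $fb$ be a central element with $f\in\mathbb F_p[B]$, $b\in B$. It acts on the base $\mathbb F_p[B]$ as $b$ does, and $B$ acts faithfully, so $b=1$. Then $f$ is fixed by $B$, so its coefficients are constant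 on $B$; since $B$ is infinite and $f$ has finite support, $f=0$. The centre is trivial, the upper central series stays at $1$, and the group is not hypercentral.

The following textbook facts will be used. F.g. nilpotent torsion groups are finite, and subgroups of f.g. nilpotent groups are f.g. In a locally nilpotent group the elements of finite order form a subgroup $T$, which is the direct product of its $q$-primary parts $T_q$, each of them locally finite. If $G/Z(G)$ is finite, then $G'$ is finite (Schur). If $P$ is a finite $p$-group and $k$ a field of characteristic $p$, the augmentation ideal of $kP$ is nilpotent; for $P=\langle g\rangle$ of order $p$ this is $(g-1)^p=g^p-1=0$.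

## 2. Locally finite-dimensional division algebras

Throughout, $F$ is a field of characteristic $p\ge0$. Algebras have a unit element, and $F[X]$ denotes the $F$-subalgebra generated by $X$. We write f.d. for finite-dimensional.

**Definition 3 (locally f.d. division algebra).** An $F$-algebra $D$ is locally f.d. if $\dim_FF[X]<\infty$ for every finite subset $X\subseteq D$. If $D$ is also a division ring, it is a locally f.d. division $F$-algebra.

**Example 3.** Every algebraic field extension of $F$ is one, and so is $\mathbb H$ over $\mathbb R$. The field $F(t)$ of rational functions is not one over $F$. A noncommutative infinite-dimensional example is built in Section 5.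

An f.d. domain is a division algebra, because multiplication by a nonzero element is injective, hence surjective. So every f.d. subalgebra of $D$ is a division algebra. The entries of finitely many matrices over $D$ lie in one f.d. subalgebra $E$, so $M_n(D)$ is locally f.d. Moreover $M_n(D)$ has at most $n$ nonzero pairwise orthogonal idempotents, since the subspaces $eD^n$ for such idempotents $e$ form a direct sum inside $D^n$; the diagonal matrix units show that $n$ can occur. If $Y$ is a f.g. subgroup of $GL(n,D)$, then $F[Y]$ is f.d. (inverses come for free: in an f.d. algebra the inverse of $y$ lies in $F[y]$).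

**Definition 4 (degree).** The degree of an f.d. division algebra is the square root of its dimension over its centre. More generally an f.d. central simple algebra over $C$ of dimension $d^2$ has degree $d$. The $p$-part of an integer is the largest power of $p$ dividing it. For example, $\mathbb H$ has degree $2$, and its $2$-part is $2$.

**Definition 5 (unipotent group, nil ideal).** A subgroup $U\le GL(n,D)$ is unipotent if $u-1$ is nilpotent for every $u\in U$. An ideal is nil if all its elements are nilpotent. For example, the upper unitriangular matrices form a unipotent group, and the strictly upper triangular matrices form a nil ideal in the algebra of upper triangular matrices over $F$. We write $J(R)$ for the Jacobson radical.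

**Definition 6 (perfect field, perfect closure).** $F$ is perfect if $p=0$, or if $p>0$ and every element of $F$ is a $p$-th power. For $p>0$ the perfect closure $F^{1/p^\infty}$ is obtained by adjoining all $p^k$-th roots of elements of $F$. For example, $\mathbb F_p$ is perfect and $\mathbb F_p(t)$ is not; the perfect closure of $\mathbb F_p(t)$ is $\bigcup_k\mathbb F_p(t^{1/p^k})$.

We use perfectness through tensor products. If $F$ is perfect and $K,L$ are finite extensions, then $K=F(\theta)$ where $\theta$ has a separable minimal polynomial $f$, so $K\otimes_FL\cong L[X]/(f)$ is a finite product of fields. Over an imperfect field this fails: for $F=\mathbb F_p(t)$ and $K=F(\theta)$ with $\theta^p=t$, the element $\theta\otimes1-1\otimes\theta\in K\otimes_FK$ is nonzero and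
$$(\theta\otimes1-1\otimes\theta)^p=t\otimes1-1\otimes t=0. \tag{1}$$

## 3. Zalesskiĭ's question and its answer

Let $D$ be a locally f.d. division $F$-algebra and $n$ a positive integer. Zalesskiĭ asked: is every locally nilpotent subgroup of $GL(n,D)$ hypercentral? (It is known that the analogous statement fails for arbitrary division rings $D$.)

The answer is no in general. It is yes if $p=0$ or if $n=1$. For every prime $p$ and every $n\ge2$ there are $F$ of characteristic $p$ and $D$ for which it is no.

**Theorem A.** Let $k$ be any field of characteristic $p>0$ and let $n\ge2$. There are a field $F\supseteq k$, a locally f.d. division $F$-algebra $D$, and a subgroup $G=U\rtimes A\le GL(n,D)$ with $U$ elementary abelian (a $p$-group, unipotent) and $A$ free abelian, such that $G$ is locally nilpotent but not hypercentral. Moreover the hypercentre of $G$ equals $Z(G)=A^p$, and $G/Z(G)\cong C_p\wr C_p^{(\mathbb N)}$ (restricted wreath product).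

In particular $G$ is metabelian, and modulo its centre it is exactly the group of Example 2.

**Theorem B.** Let $G\le GL(n,D)$ be locally nilpotent.

1. ($p$ arbitrary.) $G$ has a normal unipotent subgroup $U$, nilpotent of class $<n$, with $G/U$ hypercentral; indeed $G/U=\zeta_{\omega+m}(G/U)$ for some finite $m$.
2. In each of the following cases $G$ is hypercentral, and $G=\zeta_{\omega+m}(G)$ for some finite $m$: (a) $p=0$; (b) $n=1$; (c) $F$ is perfect; (d) $p>0$ and the $p$-parts of the degrees of the f.d. division $F$-subalgebras of $D$ are bounded.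

Consequently, for given $(p,n)$, the answer is positive for all $F$ of characteristic $p$ and all $D$ if and only if $p=0$ or $n=1$. In characteristic $p>0$ a counterexample needs an imperfect $F$ and f.d. division subalgebras whose degrees have unbounded $p$-parts. Theorem A with $n=2$ shows that condition (d) cannot simply be dropped. No classification of those $D$ for which the answer is positive is claimed.

Example 1, with $D=F=\mathbb C$, shows that $G$ need not be nilpotent even when the answer is positive.

## 4. Triangular $2\times2$ groups by hand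

Let $G\le GL(2,D)$ be a locally nilpotent group of upper triangular matrices and let $U$ be its subgroup of unitriangular matrices. For $g=\left(\begin{smallmatrix}a&c\\0&d\end{smallmatrix}\right)\in G$ and $u(v)=\left(\begin{smallmatrix}1&v\\0&1\end{smallmatrix}\right)\in U$ we have
$$g\,u(v)\,g^{-1}=u(avd^{-1}),\qquad [g,u(v)]=u\big((\tau-1)v\big),\qquad \tau(v)=avd^{-1}. \tag{2}$$
The group $\langle g,u(v)\rangle$ is nilpotent, of class $c$ say, so
$$(\tau-1)^cv=0. \tag{3}$$

Suppose first that $D=F$ is commutative. Then $\tau$ is multiplication by the scalar $a/d$, and (3) says $v=0$ or $a=d$. If $U\ne1$, then $a=d$ for all $g\in G$, and $G$ is abelian. If $U=1$, then $G$ embeds in the diagonal group and is again abelian. So the question is trivial here, because a nilpotent scalar is $0$.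

The sensible plan for general $D$ is to copy this: deduce from (3) that $\tau v=v$, so that $U$ is central. The operator $\tau$ belongs to the commutative algebra $F[a]\otimes_FF[d]$ acting on the f.d. space $L=F[a]\,v\,F[d]$, where $F[a]$ and $F[d]$ are finite field extensions of $F$. If $F$ is perfect, the plan works. The image of $F[a]\otimes_FF[d]$ in $\mathrm{End}_F(L)$ is a quotient of a finite product of fields, so it has no nonzero nilpotents. The operator $(\tau-1)^c$ commutes with this algebra and kills the generator $v$ of $L$, so $(\tau-1)^c=0$ on $L$ and then $\tau=1$ on $L$. This is the germ of Theorem B.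

The plan stops precisely when $F[a]\otimes_FF[d]$ has nilpotent elements, as in (1). Suppose $a^p=d^p=b$ lies in $F$. Then $\tau^p=1$, so $(\tau-1)^p=0$ on all of $D$, whatever $v$ is. In that case (3) carries no information. In a commutative field $a^p=d^p$ forces $a=d$, but in a division algebra we may take $a=y$ and $d=wyw^{-1}$, a different conjugate of $y$ with the same central $p$-th power.

Here is this for $p=2$. Let $F=\mathbb F_2(a,b)$ and let $D_1$ be the $4$-dimensional algebra with basis $1,x,y,xy$ and relations $x^2-x=a$, $y^2=b$, $yx=(x+1)y$ (Section 5 shows that it is a division algebra). Put $w=x$ and $z=xyx^{-1}$, so that $z^2=b$, and let $g=\mathrm{diag}(y,z)$, so $\tau(v)=yvz^{-1}$. Then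
$$\tau(1)=yxy^{-1}x^{-1}=(x+1)x^{-1}=1+x^{-1},\qquad \tau(x^{-1})=\tau(\tau(1))-\tau(1)=1-(1+x^{-1})=x^{-1}.$$
So $W=\{0,1,x^{-1},1+x^{-1}\}$ is invariant, and $g$ acts on it nontrivially with $(\tau-1)^2=0$. The group generated by $g$ and $u(W)$ is nilpotent of class exactly $2$, and $U$ is not central. So the plan fails, but so far the group is still nilpotent, because the vector $x^{-1}$ is fixed.

Now take infinitely many such pairs $x_i,y_i$, with different pairs commuting. The vector $v_k=x_1^{-1}\cdots x_k^{-1}$ is fixed by $g_1,\dots,g_k$. But $g_{k+1}$ sends it to $v_k\,y_{k+1}z_{k+1}^{-1}=v_k(1+x_{k+1}^{-1})\ne v_k$. Each f.g. piece has a fixed vector, and the fixed vectors run away. The next section shows that no common fixed vector survives.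

## 5. Commuting pairs of elements with central $p$-th powers: proof of Theorem A

**Proposition 1.** Let $D$ be a division ring of characteristic $p>0$ containing nonzero elements $w_i,y_i$ $(i\ge1)$ such that for $i\ne j$ each of $w_i,y_i$ commutes with each of $w_j,y_j$, while $w_iy_i\ne y_iw_i$, and $y_i^{q_i}$ commutes with $w_i$ for some power $q_i$ of $p$. Put $z_i=w_iy_iw_i^{-1}$, $g_i=\mathrm{diag}(y_i,z_i)$, $A=\langle g_i:i\ge1\rangle$. Let $R$ be the subring generated by all $w_i^{\pm1},y_i^{\pm1}$, and let $W\neq0$ be an additive subgroup of $R$ with $y_iWz_i^{-1}=W$ for all $i$. Let $U=\{u(v):v\in W\}$. Then $G=UA\le GL(2,D)$ is locally nilpotent and not hypercentral.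

*Proof.* For $i\ne j$ the elements $y_i,y_j$ commute, and so do $z_i,z_j$; hence $A$ is abelian. By (2), $g_i$ acts on $U\cong W$ by $v\mapsto y_ivz_i^{-1}$, so $A$ normalizes $U$ and $G=UA$ is a group.

**Step 1.** This step shows local nilpotency, by making each $g_i$ act with finite $p$-power order. We have $z_i^{q_i}=w_iy_i^{q_i}w_i^{-1}=y_i^{q_i}$, and this element commutes with $w_i$, $y_i$ and all $w_j,y_j$, hence with all of $R$. So $g_i^{q_i}$ sends $v\in W$ to $y_i^{q_i}vz_i^{-q_i}=v$. A f.g. subgroup of $G$ lies in $UA_k$ for some $k$, where $A_k=\langle g_1,\dots,g_k\rangle$. The group $A_k$ acts on the $\mathbb F_p$-space $W$ through a finite abelian $p$-group $P$. Let $\Delta$ be the augmentation ideal of $\mathbb F_pP$, with $\Delta^c=0$. Since $UA_k/U$ is abelian, $\gamma_2(UA_k)\le U$. Since $U$ is abelian, commutation with elements of $UA_k$ moves $u(X)$ into $u(\Delta X)$ for each $\mathbb F_pP$-submodule $X$ of $W$. Hence $\gamma_{i+2}(UA_k)\le u(\Delta^iW)$, and $\gamma_{c+2}(UA_k)=1$.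

**Step 2.** This step shows that $U\cap Z(G)=1$, which by rule 4 of Section 1 prevents $G$ from being hypercentral, because $U$ is a nontrivial normal subgroup. Suppose $v\in W$ is fixed by $A$. The element $v\in R$ lies in the subring generated by the $w_i^{\pm1},y_i^{\pm1}$ with $i\le k$, for some $k$, so $v$ commutes with $y_{k+1}$. Being fixed by $g_{k+1}$ means $y_{k+1}v=vz_{k+1}$. Therefore $v(y_{k+1}-z_{k+1})=0$. Since $w_{k+1}y_{k+1}\neq y_{k+1}w_{k+1}$, we have $y_{k+1}\ne z_{k+1}$, and so $v=0$. $\square$

*Proof of Theorem A.*

**Step 1.** This step builds the division algebra. Let $S_0$ be the $k$-algebra generated by $x_i,y_i$ $(i\ge1)$ with $y_ix_i=(x_i+1)y_i$, all other pairs of generators commuting. It is the iterated skew polynomial ring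
$$S_0=k[x_1,x_2,\dots][y_1;\sigma_1][y_2;\sigma_2]\cdots,\qquad y_jr=\sigma_j(r)y_j,$$
where $\sigma_j$ is the automorphism with $x_j\mapsto x_j+1$ that fixes the other $x_i$ and $y_1,\dots,y_{j-1}$. It is well defined because it respects the relations among the earlier variables. So $S_0$ is a domain, and the monomials $\prod x_i^{\alpha_i}\prod y_i^{\beta_i}$ form a $k$-basis. Put
$$a_i=x_i^p-x_i,\qquad b_i=y_i^p .$$
These are central: $y_ia_i=\big((x_i+1)^p-(x_i+1)\big)y_i=a_iy_i$ and $y_i^px_i=(x_i+p)y_i^p=x_iy_i^p$. The polynomial ring $k[x_i]$ is free over $k[a_i]$ with basis $1,x_i,\dots,x_i^{p-1}$, and $k[y_i]$ is free over $k[b_i]$ with basis $1,\dots,y_i^{p-1}$. Hence the elements $\prod_ia_i^{s_i}x_i^{\alpha_i}\prod_ib_i^{t_i}y_i^{\beta_i}$ with $0\le\alpha_i,\beta_i<p$ form another $k$-basis of $S_0$. In other words, the $a_i,b_i$ are algebraically independent over $k$, and $S_0$ is free over $C=k[a_i,b_i:i\ge1]$ on the monomials with all exponents $<p$.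

Let $F=\mathrm{Frac}\,C$ and $D=S_0\otimes_CF$. This is a central localization of a domain, hence a domain. Let $D_k$ be the $F$-span of the monomials in $x_i,y_i$ $(i\le k)$ with exponents $<p$. The relations $x_i^p=x_i+a_i$, $y_i^p=b_i$, $y_ix_i=(x_i+1)y_i$ show that $D_k$ is a subalgebra, and $\dim_FD_k=p^{2k}$. As an f.d. domain, $D_k$ is a division algebra. Every finite subset of $D$ lies in some $D_k$, so $D=\bigcup_kD_k$ is a locally f.d. division $F$-algebra.

**Step 2.** This step chooses the group. Put $w_i=x_i^{p-1}$, $z_i=w_iy_iw_i^{-1}$ and $g_i=\mathrm{diag}(y_i,z_i)$. The hypotheses of Proposition 1 on $w_i,y_i$ hold with $q_i=p$: different pairs commute, $y_i^p$ is central, and $y_iw_iy_i^{-1}=(x_i+1)^{p-1}\ne x_i^{p-1}=w_i$, since the constant terms are $1$ and $0$. Let $A=\langle g_i\rangle$ act on $D$ by $g_i\cdot v=y_ivz_i^{-1}$, and let $W$ be the additive group generated by the $A$-orbit of $1$. Then $0\ne W\subseteq R$ and $y_iWz_i^{-1}=W$. With $U=u(W)$ and $G=UA$, Proposition 1 shows that $G$ is locally nilpotent and not hypercentral. Also $U$ is unipotent and elementary abelian, and $U\cap A=1$,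 so $G=U\rtimes A$.

**Step 3.** This step shows that $W$ is as free as possible, which identifies $G$ modulo its centre. For a finitely supported integer vector $\alpha=(\alpha_i)$ let $g^\alpha=\prod g_i^{\alpha_i}$. Since $z_i^{-\alpha_i}=w_iy_i^{-\alpha_i}w_i^{-1}$,
$$g^\alpha\cdot1=\prod_iy_i^{\alpha_i}w_iy_i^{-\alpha_i}w_i^{-1}=\prod_i\frac{(x_i+\alpha_i)^{p-1}}{x_i^{p-1}}. \tag{4}$$
We claim that the elements $g^\alpha\cdot1$ with $0\le\alpha_i<p$ are $F$-linearly independent. For $0\le a\le p-1$,
$$(x_i+a)^{p-1}=\sum_{j=0}^{p-1}\binom{p-1}{j}a^{p-1-j}x_i^j\qquad(0^0=1).$$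
The binomial coefficients are nonzero modulo $p$, and the matrix $(a^{p-1-j})_{a,j}$ is a Vandermonde matrix for the $p$ distinct elements of $\mathbb F_p$. So each $x_i^j$ with $j<p$ is an $\mathbb F_p$-combination of the $(x_i+a)^{p-1}$. Consequently, for each $k$, the $p^k$ products $\prod_{i\le k}(x_i+\alpha_i)^{p-1}$ span the space of dimension $p^k$ with basis the monomials $x_1^{j_1}\cdots x_k^{j_k}$, $j_i<p$. Being $p^k$ in number, they are independent. A linear relation among finitely many elements (4) involves only $i\le k$ for some $k$, and after multiplication by $\prod_{i\le k}x_i^{p-1}$ it becomes a relation among these products, so it is trivial.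

Now $g_i^p=\mathrm{diag}(y_i^p,z_i^p)=\mathrm{diag}(b_i,b_i)$ is central in $GL(2,D)$. So $A$ acts on $W$ through $B=A/A^p$. Further, $A$ is free abelian on the $g_i$: if $g^\alpha=1$, then $\prod y_i^{\alpha_i}=1$, and taking $p$-th powers gives $\prod b_i^{\alpha_i}=1$, so $\alpha=0$. Hence $B\cong C_p^{(\mathbb N)}$, with the $g^\alpha$, $0\le\alpha_i<p$, as representatives. The map $\mathbb F_p[B]\to W$, $\beta\mapsto\beta\cdot1$, is onto by the definition of $W$ and injective by the claim. So $W\cong\mathbb F_p[B]$ is a free module of rank $1$.

**Step 4.** This step computes the hypercentre. We have $A^p\le Z(G)$ and $G/A^p\cong\mathbb F_p[B]\rtimes B=C_p\wr C_p^{(\mathbb N)}$, which has trivial centre by Example 2. So $Z(G)\le A^p$, hence $Z(G)=A^p$. Then $\zeta_2(G)/\zeta_1(G)=Z(G/A^p)=1$, and the hypercentre is $Z(G)$. For $n>2$ embed $GL(2,D)$ in $GL(n,D)$ by $g\mapsto\mathrm{diag}(g,1_{n-2})$; everything asserted about $G$ is unaffected. $\square$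

The algebra $D_k$ has degree $p^k$, so $D$ violates condition (d) of Theorem B. To see this, let $\sum_\beta f_\beta(x)y^\beta\in D_k$ be central. Since $y^\beta x_i=(x_i+\beta_i)y^\beta$, commuting with $x_i$ gives $\beta_if_\beta=0$ in characteristic $p$, so only $\beta=0$ occurs. Commuting with $y_i$ gives $f_0(\dots,x_i+1,\dots)=f_0(\dots,x_i,\dots)$. As a polynomial in $x_i$ of degree $<p$ over $F[x_j:j\ne i,\ j\le k]$, a domain, $f_0$ minus its value at $x_i=0$ has the $p$ roots $0,1,\dots,p-1$, so it vanishes. Thus $f_0\in F$, the centre of $D_k$ is $F$, and the degree is $\sqrt{p^{2k}}=p^k$.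

## 6. Locally finite-dimensional algebras with few idempotents

We turn to Theorem B. Its proof cuts $D^n$ into irreducible pieces, shows that $G$ behaves well on each piece, and then asks how $G$ acts on the unipotent part between the pieces. The first lemma gives structure to the enveloping algebra of a piece.

**Lemma 2.** Let $R$ be a locally f.d. algebra over a field $F$, with at most $m$ nonzero pairwise orthogonal idempotents. Then $J(R)$ is nil and $R/J(R)\cong\prod_iM_{r_i}(D_i)$, a finite product with $\sum r_i\le m$ and each $D_i$ a locally f.d. division algebra.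

*Proof.*

**Step 1.** We attach an idempotent to each element (Fitting). Let $a\in R$. The chain $a^iF[a]$ stabilizes, say $I=a^NF[a]=a^{2N}F[a]$ with $N\ge1$. Multiplication by $a^N$ maps $I$ onto $I$, so there is $e\in I$ with $a^Ne=a^N$. Then $e$ acts as the identity on $I$, so $e^2=e$ and $I=eF[a]$. Multiplication by $a$ is injective on $I$, so $ea$ is invertible in $eF[a]$. Finally $((1-e)a)^N=(1-e)a^N=0$. Note that $e\in aF[a]$.

**Step 2.** We show that $J(R)$ is nil. If $a\in J(R)$, then $e\in J(R)$, so $1-e$ is a unit. As $(1-e)e=0$, we get $e=0$, and $a=(1-e)a$ is nilpotent.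

**Step 3.** We find division rings in $S=R/J(R)$. This $S$ is locally f.d. Finite orthogonal families of idempotents lift modulo a nil ideal, so $S$ also has at most $m$ nonzero orthogonal idempotents. Let $e_1,\dots,e_s$ be a largest family. Then $\sum e_i=1$, since otherwise $1-\sum e_i$ could be added. Also $e_iSe_i$ has only the idempotents $0,e_i$, since otherwise $e_i$ could be split. Step 1 inside $e_iSe_i$ shows that each of its elements is nilpotent or invertible. In such a ring the noninvertible elements form an ideal. First, if $a$ is nilpotent and $ab=u$ were a unit, then $ac=1$ with $c=bu^{-1}$, so $a^tc^t=1$ for all $t$, a contradiction; similarly for $ba$. Second, if $a,b$ are nilpotent and $a+b=u$ is a unit, then $u^{-1}a$ is nilpotent by the first point, so $u^{-1}b=1-u^{-1}a$ is a unit, a contradiction. So $e_iSe_i$ is a local ring whose radical consists of its nilpotent elements. That radical is $e_iJ(S)e_i=0$. Hence $e_iSe_i$ is a division ring.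

**Step 4.** We conclude that $S$ is semisimple artinian. Each $Se_i$ is a minimal left ideal. Indeed, let $0\ne L\subseteq Se_i$ be a left ideal. As $J(S)=0$, $S$ has no nonzero nilpotent left ideals, so $0\ne L^2=(Le_i)L=L(e_iL)$, and $e_iL=e_iLe_i$ is a nonzero subset of the division ring $e_iSe_i$. Hence $e_i\in L$ and $L=Se_i$. So $S=\bigoplus Se_i$ is a sum of $s\le m$ minimal left ideals, and Wedderburn–Artin gives $S\cong\prod M_{r_i}(D_i)$ with $\sum r_i=s$. Up to isomorphism the $D_i$ are among the corners $e_jSe_j$, which are locally f.d. $\square$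

## 7. Nilpotent groups in semisimple algebras, and $q$-subgroups of $GL(n,D)$

**Lemma 3.** Let $Y$ be a f.g. nilpotent group of units of an f.d. semisimple $F$-algebra $A=F[Y]$. Then $Y/Z(Y)$ is finite, of order prime to $p$ if $p>0$.

For example, the quaternion group $Y=Q_8$ spans $\mathbb H$ over $\mathbb R$, and $Y/Z(Y)\cong C_2\times C_2$.

*Proof.*

**Step 1.** We reduce to a simple algebra. Let $A=\prod A_i$ with $A_i$ simple, and let $Y_i$ be the projection of $Y$, so that $A_i=F[Y_i]$. An element of $Y$ is central in $Y$ if and only if all its projections are central, so $Y/Z(Y)$ embeds in $\prod Y_i/Z(Y_i)$. Hence we may assume that $A$ is simple.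

**Step 2.** We bound the exponent of $\zeta_2(Y)/\zeta_1(Y)$ with determinants. Let $C$ be the centre of $A$ and $K$ an algebraic closure of $C$. Then $Y\le A\otimes_CK=M_d(K)$ spans $M_d(K)$, so $Z(Y)$ consists of scalars. Let $d'$ be the largest divisor of $d$ prime to $p$ (and $d'=d$ if $p=0$). Let $y\in\zeta_2(Y)$ and $x\in Y$. Then $\lambda=[x,y]\in Z(Y)$ is a scalar of determinant $1$, so $\lambda^d=1$. Since $1$ is the only $p$-power root of unity in characteristic $p$, $\lambda^{d'}=1$. As $[x,y]$ is central, $[x,y^{d'}]=\lambda^{d'}=1$. So $y^{d'}\in\zeta_1(Y)$.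

**Step 3.** We carry this bound up the series. Let $i\ge2$ and $x\in Y$. From $[x,y_1y_2]=[x,y_1]\cdot y_1[x,y_2]y_1^{-1}$ and the fact that $\zeta_i/\zeta_{i-1}$ is central in $Y/\zeta_{i-1}$, the map $y\mapsto[x,y]\zeta_{i-1}$ is a homomorphism $\zeta_{i+1}\to\zeta_i/\zeta_{i-1}$. The intersection of its kernels over all $x\in Y$ is $\zeta_i$. So $\zeta_{i+1}/\zeta_i$ embeds in a power of $\zeta_i/\zeta_{i-1}$, and by induction every factor $\zeta_{i+1}/\zeta_i$ with $i\ge1$ has exponent dividing $d'$. So the f.g. nilpotent group $Y/Z(Y)$ has exponent dividing a power of $d'$. It is therefore finite, and only primes dividing $d'$ divide its order. $\square$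

For an abelian $q$-group $N$ write $\Omega_i(N)=\{x\in N:x^{q^i}=1\}$.

**Lemma 4.** Let $q\ne p$ be a prime and $Q\le GL(n,D)$ a locally finite $q$-group.

(a) Elementary abelian subgroups of $Q$ have order $\le q^n$.

(b) $Q$ has a characteristic divisible abelian subgroup $Q^0$ of finite index, with each $\Omega_i(Q^0)$ finite.

(c) If $q>\max(n,2)$, then $Q$ is abelian.

In Example 1, with $q=2$ and $Q=G$, the subgroup $Q^0$ is $C$.

*Proof.* Let $k$ be the prime field and let $P\le Q$ be finite. By Maschke, $k[P]\subseteq M_n(D)$, a quotient of the group algebra $kP$, is semisimple. So $k[P]\cong\prod_jM_{r_j}(E_j)$ with $E_j$ division algebras, and $\sum r_j\le n$ by counting orthogonal idempotents.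

**Step 1.** This proves (a). If $P$ is elementary abelian, $k[P]$ is a product of at most $n$ fields. The image of $P$ in each field is a finite multiplicative group, hence cyclic, of order at most $q$. As $P$ embeds in the product of these images, $|P|\le q^n$. An elementary abelian subgroup of larger order, finite or infinite, would contain a finite one violating this.

**Step 2.** We bound the degrees of faithful representations of $P$. If $p>0$, then $k[P]$ is finite and each $E_j$ is a field by Wedderburn's theorem. If $p=0$, then $\deg E_j$ is the Schur index over $\mathbb Q$ of an irreducible character of the $q$-group $P$. By Roquette's theorem (Isaacs, *Character Theory of Finite Groups*, Cor. 10.14) it is at most $2$, and it is $1$ if $q$ is odd. Extending scalars from $Z(E_j)$ to $\bar k$ turns $M_{r_j}(E_j)$ into $M_{d_j}(\bar k)$ with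
$$d_j=r_j\deg E_j\le2n .$$
This yields irreducible representations $\rho_j$ of $P$ over $\bar k$ of degree $d_j$. There are at most $n$ of them, and $\bigcap_j\ker\rho_j=1$. Since the characteristic is not $q$, each $d_j$ divides $|P|$, so it is a power of $q$.

**Step 3.** This proves (c). If $q>\max(n,2)$, then $q$ is odd, so $\deg E_j=1$ and $d_j=r_j\le n<q$. As $d_j$ is a power of $q$, $d_j=1$ for all $j$, and $P$ is abelian. Since $Q$ is locally finite, it is abelian.

**Step 4.** We find an abelian subgroup of bounded index in $P$, then in $Q$. Irreducible representations of finite $q$-groups over $\bar k$ are monomial, so $P$ permutes $d_j$ lines in the space of $\rho_j$, and the kernel of this permutation action has index at most $d_j!\le(2n)!$ and acts diagonally. Intersecting over $j$ gives a subgroup of index at most $M=((2n)!)^n$ that acts diagonally in all $\rho_j$; since $\bigcap\ker\rho_j=1$, it is abelian. For each finite $P\le Q$ let $\mathcal A(P)$ be the finite nonempty set of abelian subgroups of $P$ of index $\le M$. For $P\le P_1$, intersection with $P$ maps $\mathcal A(P_1)$ to $\mathcal A(P)$.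 The finite subgroups of $Q$ form a directed set, so the inverse limit of these finite nonempty sets is nonempty. It provides abelian subgroups $B_P\in\mathcal A(P)$ with $B_{P_1}\cap P=B_P$. Their union $B$ is an abelian subgroup of $Q$ with $B\cap P=B_P$. If $M+1$ elements lay in different cosets of $B$, they would lie in different cosets of $B_P$ in $P$ for a finite $P$ containing them, which is impossible. So $|Q:B|\le M$.

**Step 5.** This proves (b). The core $N$ of $B$ in $Q$ is a normal abelian subgroup of finite index. By (a), $\Omega_1(N)$ is finite, so $N$ is a finite direct sum of cyclic and Prüfer $q$-groups. Let $Q^0$ be its divisible part. It has finite index in $N$, hence in $Q$, and each $\Omega_i(Q^0)$ is finite. A divisible abelian group has no proper subgroup of finite index, so $Q^0$ lies in every subgroup of finite index of $Q$. It is the least such subgroup, hence characteristic. $\square$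

**Lemma 5.** Let $G$ be locally nilpotent.

(i) A finite normal subgroup $N$ of $G$ lies in $\zeta_r(G)$ for some finite $r$.

(ii) If $Q\trianglelefteq G$ is a $q$-group as in Lemma 4, then $Q\le\zeta_{\omega+r}(G)$ for some finite $r$; if $Q$ is abelian, $Q\le\zeta_\omega(G)$.

*Proof.* (i) Let $N\ne1$. The group $G/C_G(N)$ embeds in $\mathrm{Aut}(N)$, so it is finite, and there is a f.g. $H\ge N$ with $G=HC_G(N)$. As $H$ is nilpotent, $N\cap Z(H)\ne1$. This subgroup centralizes $H$ and $C_G(N)$, so it lies in $Z(G)$. Hence $NZ(G)/Z(G)$ is a finite normal subgroup of $G/Z(G)$ of order less than $|N|$. By induction it lies in some $\zeta_{r-1}(G/Z(G))$, so $N\le\zeta_r(G)$.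

(ii) The subgroups $\Omega_i(Q^0)$ are finite and normal in $G$, with union $Q^0$. By (i), $Q^0\le\zeta_\omega(G)$. The finite normal subgroup $Q/Q^0$ of $G/Q^0$ lies in $\zeta_r(G/Q^0)$ for some finite $r$, by (i). Rule 3 with $\beta=\omega$ gives $Q\le\zeta_{\omega+r}(G)$. If $Q$ is abelian, then $\Omega_1(Q)$ is finite by Lemma 4(a). Since $x\mapsto x^q$ maps $\Omega_{i+1}(Q)$ to $\Omega_i(Q)$ with kernel $\Omega_1(Q)$, all $\Omega_i(Q)$ are finite, and their union is $Q$. Apply (i) to each. $\square$

## 8. Groups whose enveloping algebra has no nil ideals, and the case $n=1$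

**Proposition 6.** Let $G\le GL(n,D)$ be locally nilpotent such that $R=F[G]$ has no nonzero nil ideals. Then:

(i) there is a f.g. $Y_0\le G$ with $F[Y]$ semisimple for every f.g. $Y$ with $Y_0\le Y\le G$;

(ii) $G=\zeta_{\omega+m}(G)$ for some finite $m$.

*Proof.*

**Step 1.** This proves (i), by capturing the matrix units. By Lemma 2, $J(R)$ is nil, hence $0$, and $R\cong\prod M_{r_i}(D_i)$. Each matrix unit is an $F$-combination of finitely many elements of $G$, so there is a f.g. $Y_0\le G$ such that $F[Y_0]$ contains all of them. If $Y\ge Y_0$ is f.g., then $F[Y]$ is f.d. and contains all matrix units. So $F[Y]\cong\prod M_{r_i}(E_i)$ with $E_i\subseteq D_i$ an f.d. subalgebra, which is a division algebra. Hence $F[Y]$ is semisimple.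

**Step 2.** We show that $G$ modulo torsion is abelian. Each f.g. subgroup of $G$ lies in a f.g. $Y\ge Y_0$. By Lemma 3, $Y/Z(Y)$ is finite, so $Y'$ is finite by Schur's theorem. Thus $G'$, the union of these $Y'$, is periodic. Let $T=\prod_qT_q$ be the torsion subgroup of $G$; then $G/T$ is abelian.

**Step 3.** We show that $T_p=1$ if $p>0$. Let $g$ be a $p$-element and let $Y\ge\langle Y_0,g\rangle$ be f.g. The $p$-elements of $Y$ form a finite normal $p$-subgroup $N$. Let $I$ be the image in $F[N]$ of the augmentation ideal of $FN$, say $I^c=0$. As $N$ is normal in $Y$, $F[Y]I=IF[Y]$ is an ideal of $F[Y]$ and $(F[Y]I)^c=F[Y]I^c=0$. Since $F[Y]$ is semisimple, $I=0$, so $N=1$ and $g=1$.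

**Step 4.** We place the other $T_q$ in the series. Each $T_q$ with $q\ne p$ is a locally finite $q$-group, normal in $G$. If $q>\max(n,2)$, then $T_q$ is abelian by Lemma 4(c), and $T_q\le\zeta_\omega(G)$ by Lemma 5(ii). For the finitely many other $q$, Lemma 5(ii) gives $T_q\le\zeta_{\omega+r_q}(G)$. With $r$ the maximum of these $r_q$ (or $0$), $T\le\zeta_{\omega+r}(G)$. Since $G'\le T$, $G=\zeta_{\omega+r+1}(G)$. $\square$

*Proof of Theorem B(2)(b).* Let $n=1$. Then $F[G]\subseteq D$ is a union of f.d. subalgebras of $D$, which are division algebras. So $F[G]$ is a division ring and has no nonzero nil ideals. Proposition 6 gives $G=\zeta_{\omega+m}(G)$. $\square$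

## 9. The unitriangular filtration: proof of Theorem B(1)

Let $V=D^n$, a right $D$-space on which $G$ acts from the left. Choose a series $V=V_0>V_1>\dots>V_s=0$ of $G$-invariant $D$-subspaces with irreducible factors; then $s\le n$. Put $V_l=0$ for $l\ge s$. Let $G_i$ be the image of $G$ on $X_i=V_i/V_{i+1}$, for $0\le i<s$. It is a locally nilpotent subgroup of $GL(d_i,D)$ with $d_i=\dim_DX_i$.

**Step 1.** We show that $F[G_i]$ has no nonzero nil ideals, so that Proposition 6 applies to $G_i$. Let $N$ be a nil ideal of $F[G_i]$, and write $X=X_i$, $d=d_i$. Let $N_0$ be a f.g. subalgebra of $N$ without unit. It is f.d. and nil, hence nilpotent. The $D$-subspaces $N_0^jX$ (additive spans) decrease strictly until they vanish: if $N_0^{j+1}X=N_0^jX$, then $N_0^jX=N_0^{j+t}X$ for all $t$, which is $0$ for large $t$. So $N_0^dX=0$, that is, $N_0^d=0$. Any $d$ elements of $N$ lie in some $N_0$, so $N^d=0$. Now $NX$ is a $G$-invariant $D$-subspace of $X$. It is not $X$, since otherwise $X=N^dX=0$. By irreducibility $NX=0$, so $N=0$.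

**Step 2.** We define $U$ and its filtration. Let $U$ be the kernel of $G\to\prod_iG_i$. For $j\ge1$ put
$$U_j=\{u\in U:(u-1)V_i\subseteq V_{i+j}\text{ for all }i\}.$$
The identities $uv-1=(u-1)+(v-1)+(u-1)(v-1)$, $u^{-1}-1=-u^{-1}(u-1)$ and $gug^{-1}-1=g(u-1)g^{-1}$ show that the $U_j$ are normal subgroups of $G$. We have $U=U_1\ge U_2\ge\dots\ge U_s=1$, and $(u-1)^s=0$ for $u\in U$, so $U$ is unipotent. For $u\in U_j$, the map $u-1$ sends $V_i$ to $V_{i+j}$ and $V_{i+1}$ to $V_{i+j+1}$, so it induces an element of
$$\bigoplus_i\mathrm{Hom}_D(X_i,X_{i+j}). \tag{5}$$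
The resulting map from $U_j$ to (5) is additive, because $(u-1)(v-1)V_i\subseteq V_{i+2j}\subseteq V_{i+j+1}$. Its kernel is $U_{j+1}$. It is $G$-equivariant if $g$ acts on (5) by $w\mapsto gwg^{-1}$.

**Step 3.** We bound the class of $U$. For $u\in U_i$, $v\in U_j$,
$$[u,v]-1=(uv-vu)u^{-1}v^{-1}=\big((u-1)(v-1)-(v-1)(u-1)\big)u^{-1}v^{-1},$$
which maps $V_l$ into $V_{l+i+j}$. So $[U_i,U_j]\le U_{i+j}$, whence $\gamma_j(U)\le U_j$ and $\gamma_s(U)=1$. The class of $U$ is $<s\le n$.

**Step 4.** We treat $G/U$. By Step 1 and Proposition 6, $G_i=\zeta_{\omega+m_i}(G_i)$ for each $i$. Let $m=\max m_i$. The group $G/U$ embeds in $\prod_iG_i$, so rules 2 and 1 of Section 1 give $G/U=\zeta_{\omega+m}(G/U)$. This proves Theorem B(1). $\square$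

What remains in every case is the action of $G$ on the layers (5). In Theorem A, with $n=2$, this is where hypercentrality breaks down: there $U=U_1$ and the layer is $W$.

## 10. Perfect ground fields: Theorem B(2)(a) and (c)

Let $F$ be perfect; this includes $p=0$, so it covers (a) and (c). We keep the notation of Section 9 and prove that
$$[U_j,G]\le U_{j+1}\qquad\text{for all }j\ge1. \tag{6}$$
Once (6) is known, going down from $U_s=1$ we get $U_{s-1}\le\zeta_1(G)$, $U_{s-2}\le\zeta_2(G)$, and finally $U=U_1\le\zeta_{s-1}(G)$. By Section 9 and rule 3 of Section 1,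
$$G=\zeta_{(s-1)+\omega+m}(G)=\zeta_{\omega+m}(G).$$

**Step 1.** We reduce (6) to one component and to a f.g. group. Property (6) says that $G$ acts trivially on the image of $U_j$ in (5). Fix $b$ and $a=b+j<s$, and let $W\subseteq\mathrm{Hom}_D(X_b,X_a)$ be the $(b,a)$-component of that image. The group $G$ acts on $\mathrm{Hom}_D(X_b,X_a)$, which is an $F$-space since $F$ is central in $D$, by $h\cdot w=h_awh_b^{-1}$, where $h_a,h_b$ are the images of $h$ in $G_a,G_b$. Let $w\in W$ and $g\in G$; we must show $gw=w$. By Step 1 of Section 9 and Proposition 6(i), applied to $G_a$ and to $G_b$, there is a f.g. $Y\le G$ containing $g$ such that $F[Y_a]$ and $F[Y_b]$ are semisimple, where $Y_a,Y_b$ are the images of $Y$: take $g$ together with finitely many elements whose images generate the required f.g. subgroups of $G_a$ and $G_b$. Let $M$ be the $F$-span of $Yw$. It lies in $L=F[Y_a]\,w\,F[Y_b]$ (additive span), so both are f.d.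

**Step 2.** We show that $M$ is a completely reducible $FY$-module; this is where perfectness enters. Let
$$H_0=\{h\in Y:h_a\in Z(Y_a),\ h_b\in Z(Y_b)\}.$$
It is normal in $Y$, and $Y/H_0$ embeds in $Y_a/Z(Y_a)\times Y_b/Z(Y_b)$. By Lemma 3, $|Y:H_0|$ is finite and prime to $p$ if $p>0$, so it is invertible in $F$. An element $h\in H_0$ acts on $L$ by left multiplication with $h_a\in Z(F[Y_a])$ and right multiplication with $h_b^{-1}\in Z(F[Y_b])$. So the image of $F[H_0]$ in $\mathrm{End}_F(L)$ is contained in the image of
$$Z(F[Y_a])\otimes_FZ(F[Y_b]).$$
Both factors are finite products of finite field extensions of $F$. As $F$ is perfect, the tensor product is a finite product of fields, and so are its nonzero quotients. The image of $F[H_0]$ is thus an f.d. commutative algebra without nonzero nilpotents, hence semisimple. So $L$, and with it the submodule $M$, is completely reducible over $FH_0$. Now let $M'\le M$ be an $FY$-submodule and $\pi:M\to M'$ an $FH_0$-linear projection. Then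
$$\bar\pi=\frac1{|Y:H_0|}\sum_{t\in Y/H_0}t\pi t^{-1}$$
is an $FY$-linear projection onto $M'$. So $M$ is completely reducible over $FY$.

**Step 3.** We show that $Y$ acts unipotently on $M$; this is where local nilpotency enters. Let $u\in U_j$ have $(b,a)$-component $w$. The f.g. group $\langle Y,u\rangle$ is nilpotent, of class $c$ say; we may take $c\ge1$. For $h\in Y$ the element $[h,u]=(huh^{-1})u^{-1}$ of $U_j$ has $(b,a)$-component $hw-w=(h-1)w$. Iterating, $(h_1-1)\cdots(h_c-1)w$ is the component of $[h_1,[h_2,\dots,[h_c,u]\dots]]\in\gamma_{c+1}(\langle Y,u\rangle)=1$. Hence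
$$(h_1-1)\cdots(h_c-1)w=0\qquad\text{for all }h_1,\dots,h_c\in Y.$$
From $(h_i-1)h=h(h^{-1}h_ih-1)$ the same holds with $w$ replaced by $hw$, $h\in Y$, and by linearity on all of $M$. So the augmentation ideal $I$ of $FY$ satisfies $I^cM=0$.

**Step 4.** We combine the two. Let $S$ be an irreducible submodule of $M$. Then $IS$ is $0$ or $S$; if $IS=S$, then $S=I^cS=0$, a contradiction. So $IS=0$. As $M$ is a sum of irreducible submodules, $IM=0$, and in particular $gw=w$. This proves (6), and with it Theorem B(2)(a) and (c). $\square$

## 11. Bounded $p$-parts: passing to the perfect closure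

We prove Theorem B(2)(d). Let $p>0$ and let $p^e$ bound the $p$-parts of the degrees of the f.d. division $F$-subalgebras of $D$. The plan is to enlarge $F$ to its perfect closure $P=F^{1/p^\infty}$ and use (c). The ring $R=D\otimes_FP$ is a locally f.d. $P$-algebra, but it need not be a division ring, and Lemma 2 applies to it only if it has boundedly many orthogonal idempotents. The hypothesis provides this bound.

**Step 1.** We bound a finite family of orthogonal idempotents by the size of a matrix algebra. A finite family of nonzero orthogonal idempotents of $R$ lies in $E\otimes_FP$ for some f.d. division subalgebra $E$ of $D$. Let $Z=Z(E)$, so that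
$$E\otimes_FP=E\otimes_Z(Z\otimes_FP).$$
For $\sum z_i\otimes c_i\in Z\otimes_FP$ choose $k$ with all $c_i^{p^k}\in F$; the $p^k$-th power of this element is $\sum z_i^{p^k}c_i^{p^k}\otimes1$, an element of the field $Z\otimes1$. So every element of $Z\otimes_FP$ is nilpotent or a unit, and $Z\otimes_FP$ is local. Its nilradical $\mathfrak n$ is its maximal ideal, and $\mathfrak n$ is nilpotent because $Z\otimes_FP$ is f.d. over $P$. The residue field $Z'=(Z\otimes_FP)/\mathfrak n$ is purely inseparable over $Z$. Modulo the nilpotent ideal $E\otimes_Z\mathfrak n$, our idempotents stay orthogonal, and they stay nonzero, because a nonzero idempotent is not nilpotent. The quotient is the central simple $Z'$-algebra $E\otimes_ZZ'\cong M_r(E')$ with $E'$ a division algebra. So the family has at most $r$ members.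

**Step 2.** We show that $r\le p^e$. The $r^2$ matrix units of $M_r(E')$ involve finitely many elements of $Z'$, so they lie in $E\otimes_ZZ''$ for a finite subextension $Z''$ of $Z'/Z$. Hence $E\otimes_ZZ''\cong M_r(E'')$, where $E''$ is isomorphic to the corner at the first matrix unit. It is contained in the corresponding corner $E'$ of $E\otimes_ZZ'$, so $E''$ is an f.d. domain, hence a division algebra. Comparing dimensions over $Z''$ gives $\deg E=r\deg E''$; in particular $r\mid\deg E$. A simple left module $S$ of $M_r(E'')$ has dimension $r(\deg E'')^2$ over $Z''$, hence $[Z'':Z]\,r(\deg E'')^2$ over $Z$. But $S$ is also a left vector space over the division algebra $E$, so its $Z$-dimension is divisible by $\dim_ZE=r^2(\deg E'')^2$. Therefore $r\mid[Z'':Z]$, which is a power of $p$, since $Z''/Z$ is purely inseparable. So $r$ is a power of $p$ dividing $\deg E$, and $r\le p^e$.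

**Step 3.** We embed $GL(n,D)$ in a group to which (c) applies. By Steps 1 and 2, $R$ has at most $p^e$ nonzero orthogonal idempotents. By Lemma 2 over the field $P$, $R/J(R)\cong\prod M_{r_i}(D_i)$ with $D_i$ locally f.d. division $P$-algebras, and this ring is nonzero. The unital homomorphism
$$D\to R/J(R)\to M_{r_1}(D_1)$$
is injective, because $D$ is a division ring. So $GL(n,D)$ embeds in $GL(nr_1,D_1)$, where $D_1$ is locally f.d. over the perfect field $P$. By (c), every locally nilpotent subgroup $G$ of $GL(n,D)$ satisfies $G=\zeta_{\omega+m}(G)$ for some finite $m$. $\square$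

In characteristic $p>0$, case (d) contains the case $\dim_{Z(D)}D<\infty$. Suppose this dimension is $d^2$. Then $D$ embeds in a $d\times d$ matrix algebra over a field, so by the Amitsur–Levitzki theorem it satisfies the standard identity $s_{2d}$. Let $E$ be an f.d. division $F$-subalgebra of degree $t$, and let $K$ be an algebraic closure of $Z(E)$. As $s_{2d}$ is multilinear, $E\otimes_{Z(E)}K=M_t(K)$ satisfies it too. If $t>d$, the first $2d$ terms of the sequence $e_{11},e_{12},e_{22},e_{23},\dots,e_{tt}$, which has $2t-1>2d$ terms, have nonzero product in exactly one order, so $s_{2d}$ does not vanish on them. This contradiction gives $t\le d$, and the $p$-parts of the degrees are bounded.
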